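\title{Monotonicity of positive solutions of $-\Delta u=f(u)$ in a half-space,\\ with no sign condition on $f(0)$}

\begin{abstract}
We show that for every $N\ge 2$ and every $f\in C^1(\mathbb R)$, each bounded positive solution of $-\Delta u=f(u)$ in the half-space $\mathbb R^N_+$ that vanishes on the boundary is strictly increasing in $x_N$. The case $f(0)\ge 0$ is known. For $f(0)<0$ we classify all nonnegative solutions that are bounded on strips: such a solution is either strictly increasing in $x_N$ or a periodic function of $x_N$ alone, like $1-\cos x_N$. If the method of moving planes stops, translates of the solution converge to the periodic profile; we linearize at that profile and prove a Liouville theorem for the linearized equation, in which two sign conditions contradict each other on large scales.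
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $N\ge2$, let $\mathbb R^N_+=\{x=(x_1,\dots,x_N)\in\mathbb R^N : x_N>0\}$, and let $f\in C^1(\mathbb R)$. We consider bounded solutions $u\in C^2(\overline{\mathbb R^N_+})$ of
\begin{equation}\label{eq:problem}
-\Delta u=f(u)\ \text{ in }\mathbb R^N_+,\qquad u>0\ \text{ in }\mathbb R^N_+,\qquad u=0\ \text{ on }\partial\mathbb R^N_+ ,
\end{equation}
and we call $u$ \emph{monotone} if $\partial u/\partial x_N>0$ in $\mathbb R^N_+$.

There is a simple reason to expect monotonicity. The equation is invariant under reflection in every hyperplane $\{x_N=\lambda\}$. A solution that depends on $x_N$ alone and has a critical point at height $\lambda$ is therefore symmetric about $\lambda$ and returns to $0$ at height $2\lambda$, which positivity forbids. The method of moving planes tries to run the same argument for solutions that depend on all variables. Two results are known, and we use the second one.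
\begin{itemize}
\item If $N=2$, every bounded solution of \eqref{eq:problem} is monotone and one-dimensional, with no sign condition on $f$.
\item If $N\ge2$ and $f(0)\ge0$, every bounded solution of \eqref{eq:problem} is monotone.
\end{itemize}
The question that we answer is whether the assumption $f(0)\ge0$ is necessary: is every bounded solution of \eqref{eq:problem} monotone for every $N\ge3$ and every $f\in C^1(\mathbb R)$, or is there a counterexample with $f(0)<0$?

The sign of $f(0)$ has a concrete meaning. Write $f(u)=f(0)+cu$ with $c=\int_0^1f'(tu)\,dt$, so that $\Delta u+cu=-f(0)$. If $f(0)\ge0$, a nonnegative solution is a supersolution of a linear equation, and by the strong maximum principle it is positive or identically zero. If $f(0)<0$, this dichotomy fails: for $f(u)=u-1$ the function $1-\cos x_N$ is a nonnegative solution of the equation and the boundary condition, it vanishes at the heights $2\pi,4\pi,\dots$, and it is not monotone. This suggests a candidate for a counterexample, namely a positive solution whose horizontal translates converge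 to $1-\cos x_N$. Such a solution would be close to $2$ at height $\pi$ and close to $0$ at height $2\pi$ at far away points, so it would not be monotone. We shall see that every counterexample would have to be of this kind, and that none exists.

\begin{theorem}\label{thm:positive}
Let $N\ge 2$ and $f\in C^1(\mathbb R)$. Every bounded solution $u\in C^2(\overline{\mathbb R^N_+})$ of \eqref{eq:problem} satisfies $\partial u/\partial x_N>0$ in $\mathbb R^N_+$.
\end{theorem}

For $f(0)<0$ we prove more. Throughout the paper $d=N-1$, points are written $x=(x',z)$ with $x'\in\mathbb R^d$ and $z=x_N$, and $F(t)=\int_0^tf$.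

\begin{theorem}\label{thm:class}
Let $N\ge2$, $f\in C^1(\mathbb R)$ and $f(0)<0$. Let $u\in C^2(\overline{\mathbb R^N_+})$ satisfy $u\ge0$ and $-\Delta u=f(u)$ in $\mathbb R^N_+$ and $u=0$ on $\partial\mathbb R^N_+$, and let $u$ be bounded on every strip $\{0\le z\le A\}$. Then exactly one of the following holds:
\begin{itemize}
\item[(a)] $\partial_zu>0$ in $\mathbb R^N_+$ (in particular $u>0$);
\item[(b)] $u(x',z)=u_0(z)$, where $u_0''+f(u_0)=0$, $u_0(0)=u_0'(0)=0$, and $u_0$ is nonconstant, nonnegative and periodic (so $u$ vanishes on infinitely many hyperplanes).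
\end{itemize}
Case \textup{(b)} occurs for some $u$ if and only if
\begin{itemize}
\item[(C)] there is $m>0$ with $F<0$ on $(0,m)$, $F(m)=0$ and $f(m)>0$.
\end{itemize}
\end{theorem}

The function $1-\cos x_N$ is of type (b), with $F(t)=t^2/2-t$ and $m=2$. Theorem~\ref{thm:positive} follows at once: for $f(0)\ge0$ it is the second known result above, and for $f(0)<0$ a positive solution cannot be of type (b).

The proof of Theorem~\ref{thm:class} has three parts. If the moving planes never stop, (a) holds; if they stop at a height $\lambda$, some horizontal translates of $u$ converge to the periodic profile $u_0$, whose period is $2\lambda$ (Section~\ref{sec:planes}). The heart of the matter is then a Liouville theorem for the equation linearized at $u_0$ (Section~\ref{sec:linear}); its mechanism is shown by hand in Section~\ref{sec:model}. Finally, if $u\not\equiv u_0$, we select points near which $u-u_0$ is small and grows slowly (Section~\ref{sec:select}), and a normalized limit of $u-u_0$ contradicts the Liouville theorem (Section~\ref{sec:end}).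

\medskip
\noindent\textbf{Conventions.} From now on $f(0)<0$ and $b=-f(0)>0$. The symbol $\Delta$ is the Laplacian in all variables of the function on which it acts, and $\Delta'$ is the Laplacian in $x'$ of a function of $(x',z)$. Balls $B_r(y)$ are open balls in $\mathbb R^d$, and $B_r=B_r(0)$.

\section{One-dimensional solutions}\label{sec:ode}

Since $f$ is locally Lipschitz, initial value problems for $U''+f(U)=0$ have unique solutions. The profile in case (b) is thus determined by $f$: it is the maximal solution $U$ of
\begin{equation}\label{eq:ivp}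
U''+f(U)=0\quad(z\ge0),\qquad U(0)=U'(0)=0 .
\end{equation}
Because $U''(0)=b>0$, we have $U'>0$ on some interval $(0,\epsilon)$. Multiplying the equation by $U'$ and integrating gives the energy identity $\frac12U'^2+F(U)=0$.

\begin{proposition}\label{prop:ode}
The following are equivalent:
\begin{itemize}
\item[(i)] $U'$ vanishes at some point $z>0$;
\item[(ii)] condition \textup{(C)} holds;
\item[(iii)] $U$ is defined on $[0,\infty)$ and is nonconstant, nonnegative and periodic.
\end{itemize}
In this case, if $\ell$ is the first positive zero of $U'$, then $U'>0$ on $(0,\ell)$, $U(2\ell-z)=U(z)$ for $0\le z\le2\ell$, and $U$ has period $2\ell$.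
\end{proposition}

\begin{proof}
Assume (i), let $\ell$ be the first positive zero of $U'$, and put $m=U(\ell)>0$. Then $U'>0$ on $(0,\ell)$ and $U$ maps $(0,\ell)$ onto $(0,m)$, so the energy identity gives $F<0$ on $(0,m)$ and $F(m)=0$. Also $-f(m)=U''(\ell)\le0$. If $f(m)=0$, the constant $m$ has the same data as $U$ at $\ell$, which forces $U\equiv m$, contrary to $U(0)=0$. So (ii) holds. The function $U(2\ell-z)$ solves the equation with the same data at $\ell$ as $U$, so $U(2\ell-z)=U(z)$ on $[0,2\ell]$. In particular $U(2\ell)=U'(2\ell)=0$, so $U(z+2\ell)=U(z)$, and $U$ is global with values in $[0,m]$. This is (iii) and the last assertion.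

If (iii) holds with period $p$, then $U'(p)=U'(0)=0$, which is (i).

Assume (ii) and suppose that $U'>0$ at all positive points of the interval of existence. Then $F(U)<0$ there, so $U$ never takes the value $m$ and $0<U<m$. Hence $U$ and $U'$ are bounded and $U$ is global. From $U'=\sqrt{-2F(U)}$ we get, for every $z>0$,
\[
z=\int_0^{U(z)}\frac{dt}{\sqrt{-2F(t)}}\le\int_0^m\frac{dt}{\sqrt{-2F(t)}} .
\]
The last integral is finite, because $-F$ is continuous and positive on $(0,m)$, $-F(t)/t\to b>0$ as $t\to0$, and $-F(t)/(m-t)\to f(m)>0$ as $t\to m$. This is impossible for large $z$, so (i) holds.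
\end{proof}

The equivalence of (ii) and (iii) is the last assertion of Theorem~\ref{thm:class}: a solution of type (b) has $u_0=U$, and under (iii) the function $U(x_N)$ is a solution of type (b). The alternatives (a) and (b) exclude each other, since a periodic function is not strictly increasing. It remains to prove that one of them holds.

For solutions that depend on $z$ alone this is elementary. Let $u=u(z)\ge0$, so $\sigma:=u'(0)\ge0$. If $\sigma=0$, then $u=U$ and Proposition~\ref{prop:ode} gives (a) or (b). If $\sigma>0$ and $u'(\ell)=0$ for some $\ell>0$, then $u$ is symmetric about $\ell$, so $u(2\ell)=0$ and $u'(2\ell)=-\sigma<0$, and $u$ is negative just above $2\ell$. Hence $u'>0$ everywhere.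

\section{The mechanism in a model case}\label{sec:model}

Take $N=2$ and $f(u)=u-1$, so that $U(z)=1-\cos z$, $\ell=\pi$, and the difference of two solutions solves a linear equation exactly. When the moving planes stop, they leave behind the inequality \eqref{eq:modelrefl} below. We show that it forces $u=U$.

\begin{proposition}\label{prop:model}
Let $N=2$, $f(u)=u-1$, let $u$ be as in Theorem~\ref{thm:class}, and assume
\begin{equation}\label{eq:modelrefl}
u(x',2\pi-z)\ge u(x',z)\qquad(x'\in\mathbb R,\ 0<z<\pi).
\end{equation}
Then $u=1-\cos z$.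
\end{proposition}

\begin{proof}
The function $v=u-(1-\cos z)$ is bounded on $\mathbb R\times[0,2\pi]$, satisfies $\Delta v+v=0$, and vanishes for $z=0$. Two quantities attached to $v$ have a sign. Since $U'(0)=0$ and $u\ge0$,
\[
s(x'):=v_z(x',0)=u_z(x',0)\ge0 .
\]
Since $U$ is even and $\sin z$ is odd about $\pi$, \eqref{eq:modelrefl} gives
\[
H(x'):=-\int_0^{2\pi}v(x',z)\sin z\,dz=\int_0^\pi\big(u(x',2\pi-z)-u(x',z)\big)\sin z\,dz\ge0 .
\]
To relate $s$ and $H$ we use
\[
P(z)=\Big(1-\frac z{2\pi}\Big)\cos z+\frac{\sin z}{2\pi}.
\]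
From $(z\cos z)''+z\cos z=-2\sin z$ we get $P''+P=\frac1\pi\sin z$, and $P(0)=1$, $P(2\pi)=P'(2\pi)=0$. Let $\psi\in C_c^\infty(\mathbb R)$ be nonnegative with $\psi=1$ on $[-1,1]$, let $\psi_R(x')=\psi(x'/R)$, and let $Q=P(z)\psi_R(x')$. In Green's formula on $\mathbb R\times(0,2\pi)$ the terms at $z=2\pi$ vanish because $Q=Q_z=0$ there, and at $z=0$ only $Qv_z=\psi_Rs$ survives. Therefore
\[
\int\psi_R\,s\,dx'=\iint v\,(\Delta Q+Q)=-\frac1\pi\int\psi_RH\,dx'+\iint vP\,\psi_R'' .
\]
The first term on the right is nonpositive, and the second is at most $C\int|\psi_R''|=CR^{-1}\int|\psi''|$. Letting $R\to\infty$ gives $\int_{\mathbb R}s\le0$, so $s\equiv0$. Now $v$ and $\nabla v$ vanish on $\{z=0\}$, and $v\equiv0$ by unique continuation, (UC2) in Section~\ref{sec:tools}.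
\end{proof}

The choice of $P$ is dictated by what is known. We have no sign for $v_z$ at the top, so $Q$ should vanish there; we take it to vanish to second order. We want to see $s$, so $P(0)=1$. Then $P''+P$ cannot be zero, and we let it be a multiple of $\sin z$, the function whose pairing with $v$ has a sign. The outcome is that on large scales $s\approx-H/\pi$, while $s\ge0$ and $H\ge0$.

\begin{remark}\label{rem:superharmonic}
For $f(u)=u-1$ and any $N$, integration by parts in $z$ gives
\[
\Delta H=\int_0^{2\pi}(v_{zz}+v)\sin z\,dz=-v(\cdot,2\pi)=-u(\cdot,2\pi).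
\]
A positive solution with the reflection property \eqref{eq:modelrefl} would thus produce a bounded, nonnegative, strictly superharmonic function $H$ on $\mathbb R^d$. For $d=1$ there is none, since bounded concave functions on $\mathbb R$ are constant. For $d\ge3$ the function $(1+|x'|^2)^{-(d-2)/2}$ is one, so in high dimensions the sign of $H$ alone does not exclude such a solution through this identity. This is why the sign of $s$ is brought in.
\end{remark}

Three difficulties separate the model from the general case. First, in $\mathbb R^d$ the error term is of order $R^{d-2}$, which does not tend to zero when $d\ge2$; we remove it by adding correctors to $Q$. Second, for nonlinear $f$ the difference $u-u_0$ solves the linearized equation only in a limit in which it is small, and the normalized differences must not grow in $x'$. Third, the normalized differences satisfy no boundary condition at the top of the strip and may be unbounded there; we shall control them only in $L^1$.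

\section{Standard tools}\label{sec:tools}

From now on $u$ is a solution as in Theorem~\ref{thm:class}. We collect the textbook facts that are used.

\medskip
\noindent\textbf{Elliptic estimates.} Let $D_r\subset\mathbb R^N$ be either a ball of radius $r$ whose closed concentric double lies in $\mathbb R^N_+$, or a half-ball $\{x\in\mathbb R^N_+:|x-x_0|<r\}$ with $x_0\in\partial\mathbb R^N_+$, and let $D_{2r}$ be its double. Let $\theta\in C^2(\overline{D_{2r}})$, with $\theta=0$ on the flat part of the boundary in the second case. For $1<p<\infty$ and $0<\alpha<1$,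
\begin{align}
\|\theta\|_{W^{2,p}(D_r)}&\le C\big(\|\Delta\theta\|_{L^p(D_{2r})}+\|\theta\|_{L^p(D_{2r})}\big),\label{eq:Lp}\\
\|\theta\|_{C^{2,\alpha}(\overline{D_r})}&\le C\big(\|\Delta\theta\|_{C^{\alpha}(\overline{D_{2r}})}+\|\theta\|_{L^\infty(D_{2r})}\big),\label{eq:Schauder}
\end{align}
with $C$ depending only on $N$, $r$ and $p$ or $\alpha$. For $p>N$, the space $W^{2,p}(D_r)$ embeds in $C^{1,1-N/p}(\overline{D_r})$.

\medskip
\noindent\textbf{The set $\mathcal T$ of limits of translates.} On each strip $u$ and $f(u)$ are bounded. By \eqref{eq:Lp} with $p>N$ on half-balls of fixed radius centered at arbitrary points of $\{z=0\}$, $\nabla u$ is bounded on each strip. Then $f(u)$ is bounded and Lipschitz on each strip, and \eqref{eq:Schauder} bounds $u$ in $C^{2,\alpha}$ on each strip. By the Arzel\`a--Ascoli theorem and a diagonal argument, every sequence of translates $u(\cdot+\xi_k,\cdot)$, $\xi_k\in\mathbb R^d$, has a subsequence that converges in $C^2_{\mathrm{loc}}(\overline{\mathbb R^N_+})$. Let $\mathcal T$ be the closure of the set of translates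 in this metrizable topology. Then $\mathcal T$ is compact and invariant under translations in $x'$, and every $\hat u\in\mathcal T$ is a nonnegative solution of $-\Delta\hat u=f(\hat u)$ that vanishes on $\{z=0\}$ and obeys the same $C^{2,\alpha}$ bounds on strips as $u$.

\medskip
\noindent\textbf{Differences of solutions.} If $u_1,u_2$ solve $-\Delta u_i=f(u_i)$ in an open set, then $\theta=u_1-u_2$ satisfies
\begin{equation}\label{eq:diff}
\Delta\theta+c\,\theta=0,\qquad c=\int_0^1f'\big(tu_1+(1-t)u_2\big)\,dt ,
\end{equation}
and $c$ is continuous. For $A>0$ let $K_A$ be the maximum of $|f'|$ on $[0,\sup_{\{z\le A\}}u]$. If the values of $u_1$ and $u_2$ are values of elements of $\mathcal T$ at heights $z\le A$, then $|c|\le K_A$.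

\medskip
\noindent\textbf{Nonnegative solutions of linear equations.} Let $\Omega\subset\mathbb R^N$ be open and connected, and let $w\in C^2(\Omega)$ satisfy $w\ge0$, $\Delta w+cw=0$, $|c|\le K$. Then $\Delta w-c^-w=-c^+w\le0$, so the first two facts below hold regardless of the sign of $c$.
\begin{itemize}
\item \emph{Strong maximum principle.} Either $w>0$ in $\Omega$ or $w\equiv0$.
\item \emph{Hopf's lemma.} If $w>0$ in $\Omega$ and $w$ is $C^1$ up to a flat piece of $\partial\Omega$, then the inner normal derivative of $w$ is positive at every zero of $w$ on that piece.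
\item \emph{Harnack's inequality.} If $\mathcal B$ is a ball whose concentric double lies in $\Omega$, then $\sup_{\mathcal B}w\le C\inf_{\mathcal B}w$, with $C$ depending only on $N$, $K$ and the radius.
\end{itemize}

\medskip
\noindent\textbf{Unique continuation.} Aronszajn's theorem \cite{Aronszajn} states the following. Let $\Omega$ be open and connected and let $\theta\in W^{2,2}_{\mathrm{loc}}(\Omega)$ satisfy $|\Delta\theta|\le C|\theta|$ almost everywhere on each compact set, with $C$ depending on the set. If $\theta=0$ on a nonempty open set, then $\theta\equiv0$. We use two consequences.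
\begin{itemize}
\item[(UC1)] Two $C^2$ solutions of $-\Delta u=f(u)$ in $\mathbb R^N_+$ that agree on a nonempty open set agree everywhere. This follows from \eqref{eq:diff}.
\item[(UC2)] Let $t_0<t_1\le\infty$ and $p>N$. Let $\theta$ be of class $W^{2,p}$ on compact subsets of $\mathbb R^d\times[t_0,t_1)$, with $|\Delta\theta|\le C|\theta|$ on each such subset, and let $\theta=0$ and $\nabla\theta=0$ on $\{z=t_0\}$. Then $\theta\equiv0$.
\end{itemize}
For (UC2), note that $\theta$ and its first derivatives are continuous up to $\{z=t_0\}$, vanish there, and are locally in $W^{1,p}$. Integrating by parts over $\{z>t_0+\epsilon\}$ and letting $\epsilon\to0$ shows that their extensions by $0$ to $\{z<t_0\}$ are in $W^{1,p}_{\mathrm{loc}}$. So the extension of $\theta$ is in $W^{2,p}_{\mathrm{loc}}(\mathbb R^d\times(-\infty,t_1))$, satisfies the same inequality, and vanishes on an open set.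

\medskip
\noindent\textbf{A weight.} We shall need positive weights that dominate their own derivatives. Such weights cannot have compact support, since a compactly supported $\psi\in C^2(\mathbb R^d)$ with $|\Delta\psi|\le C|\psi|$ vanishes by unique continuation. Let
\[
\eta(x')=e^{-\sqrt{1+|x'|^2}},\qquad \eta_R(x')=\eta(x'/R)\quad(R\ge1).
\]
Then $\eta_R\ge e^{-\sqrt2}$ on $B_R$, and $\eta(x')\le e^{-|x'|}$.

\begin{lemma}\label{lem:weight}
\begin{itemize}
\item[(i)] For every multi-index $\nu$, $|\partial^\nu\eta_R|\le C_\nu R^{-|\nu|}\eta_R$. In particular $|\Delta^j\eta_R|\le C_jR^{-2j}\eta_R$ for $j\ge0$.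
\item[(ii)] If $g\ge0$ is measurable on $\mathbb R^d$ and $\int_{B_1(y)}g\le A$ for all $y$, then $\int g\,\eta_R\le CAR^d$.
\end{itemize}
The constants do not depend on $R\ge1$.
\end{lemma}

\begin{proof}
(i) The function $\sqrt{t^2+|x'|^2}$ is smooth away from the origin and homogeneous of degree $1$, so its derivatives of order at least $1$ are homogeneous of nonpositive degree and bounded on $\{t=1\}$. Every derivative of $\eta$ is $\eta$ times a polynomial in such derivatives. The claim for $\eta_R$ follows by scaling.

(ii) Since $|\nabla\log\eta_R|\le1/R\le1$, we have $\eta_R(x')\le e\,\eta_R(y)$ for $|x'-y|<1$. Averaging over $y\in B_1(x')$ and using Fubini's theorem,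
\[
\int g\,\eta_R\le\frac e{|B_1|}\int\eta_R(y)\int_{B_1(y)}g(x')\,dx'\,dy\le\frac{eA}{|B_1|}\,R^d\int\eta .\qedhere
\]
\end{proof}

\section{Moving planes}\label{sec:planes}

For $\mu>0$ and $\hat u\in\mathcal T$ let
\[
\Sigma_\mu=\mathbb R^d\times(0,\mu),\qquad w_\mu[\hat u](x',z)=\hat u(x',2\mu-z)-\hat u(x',z).
\]
By \eqref{eq:diff}, $w=w_\mu[\hat u]$ satisfies $\Delta w+cw=0$ in $\Sigma_\mu$ with $|c|\le K_{2\mu}$. Moreover
\begin{equation}\label{eq:wbdry}
w(x',0)=\hat u(x',2\mu)\ge0,\qquad w(x',\mu)=0,\qquad \partial_zw(x',\mu)=-2\hat u_z(x',\mu).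
\end{equation}
The last formula is the link with monotonicity: if $w_\mu[\hat u]\ge0$ in $\Sigma_\mu$, then $\hat u_z(\cdot,\mu)\ge0$.

\begin{lemma}\label{lem:start}
There is $\mu_0>0$ such that $w_\mu[u]\ge0$ in $\Sigma_\mu$ for $0<\mu\le\mu_0$.
\end{lemma}

\begin{proof}
This is the maximum principle in a narrow strip. Let $\alpha^2=K_1+2$, let $\mu\le\frac12$ satisfy $\alpha\mu<\pi$, and put
\[
G=\cos\big(\alpha(z-\mu/2)\big)\Big(1+\sum_{i=1}^d\cosh x_i\Big).
\]
Then $G>0$ on $\overline{\Sigma_\mu}$, $G\to\infty$ uniformly in $z$ as $|x'|\to\infty$, and $\Delta G+cG\le(1-\alpha^2+K_1)G<0$. Let $w=w_\mu[u]$ and $q=w/G$. Since $w$ is bounded, $q\to0$ as $|x'|\to\infty$, and $q\ge0$ on $\partial\Sigma_\mu$ by \eqref{eq:wbdry}. If $q$ were negative somewhere, it would attain a negative minimum at an interior point. There $\nabla q=0$ and $\Delta q\ge0$, so $0=\Delta w+cw=G\Delta q+q(\Delta G+cG)>0$, a contradiction.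
\end{proof}

Let
\[
\lambda^*=\sup\{\lambda>0:\ w_\mu[u]\ge0\text{ in }\Sigma_\mu\text{ for all }\mu\le\lambda\}\in(0,\infty].
\]

\begin{lemma}\label{lem:infinite}
If $\lambda^*=\infty$, then $\partial_zu>0$ in $\mathbb R^N_+$.
\end{lemma}

\begin{proof}
By \eqref{eq:wbdry}, $u$ is nondecreasing in $z$. Fix $\mu>0$. If $w_\mu[u]\equiv0$, then $u(\cdot,2\mu)=0$, so $u\equiv0$ in $\Sigma_{2\mu}$ by monotonicity, and the equation gives $f(0)=0$, which is false. Hence $w_\mu[u]>0$ in $\Sigma_\mu$ by the strong maximum principle. Hopf's lemma on $\{z=\mu\}$, where the inner normal is $-\partial_z$, gives $2u_z(\cdot,\mu)>0$.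
\end{proof}

Suppose now that the planes stop. Since $\mathbb R^d$ is not compact, the points where the inequality first fails may escape to infinity, and we learn something about a limit of translates rather than about $u$.

\begin{lemma}\label{lem:finite}
Let $\lambda=\lambda^*<\infty$ and $T=2\lambda$. Then the solution of \eqref{eq:ivp}, which we now call $u_0$, satisfies \textup{(i)--(iii)} of Proposition~\ref{prop:ode} with $\ell=\lambda$, and there are $x_k'\in\mathbb R^d$ with $u(\cdot+x_k',\cdot)\to u_0$ in $C^2_{\mathrm{loc}}(\overline{\mathbb R^N_+})$. Every $\hat u\in\mathcal T$ satisfies $w_\lambda[\hat u]\ge0$, and either $\hat u\equiv u_0$ or $w_\lambda[\hat u]>0$ in $\Sigma_\lambda$.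
\end{lemma}

\begin{proof}
By continuity, $w_\mu[\hat u]\ge0$ in $\Sigma_\mu$ for all $\mu\le\lambda$ and all $\hat u\in\mathcal T$.

\emph{Step 1: if $\hat u\in\mathcal T$ and $w_\lambda[\hat u]\equiv0$, then $\hat u$ depends only on $z$ and solves \eqref{eq:ivp}.} We have $\hat u(\cdot,T)=0$. The points $(x',T)$ are interior minima of $\hat u\ge0$, so $\nabla\hat u=0$ on $\{z=T\}$. For $\xi\in\mathbb R^d$ the difference $\hat u(x'+\xi,z)-\hat u(x',z)$ vanishes with its gradient on $\{z=T\}$. It vanishes for $z>T$ by (UC2) and then everywhere by (UC1). So $\hat u=\hat u(z)$, and the symmetry $\hat u(T-z)=\hat u(z)$ gives $\hat u'(0)=-\hat u'(T)=0$.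

\emph{Step 2: some $\tilde u\in\mathcal T$ has $w_\lambda[\tilde u]\equiv0$.} By the definition of $\lambda^*$ there are $\lambda_k>\lambda$ with $\lambda_k\to\lambda$ and $(x_k',z_k)\in\Sigma_{\lambda_k}$ with $w_{\lambda_k}[u](x_k',z_k)<0$. Along a subsequence, $u(\cdot+x_k',\cdot)\to\tilde u\in\mathcal T$ and $z_k\to\tilde z\in[0,\lambda]$. Then $\tilde w=w_\lambda[\tilde u]\ge0$ and $\tilde w(0,\tilde z)\le0$, so $\tilde w(0,\tilde z)=0$. Suppose that $\tilde w\not\equiv0$, so that $\tilde w>0$ in $\Sigma_\lambda$ and $\tilde z\in\{0,\lambda\}$.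

If $\tilde z=\lambda$, then $w_{\lambda_k}[u](x_k',\lambda_k)=0>w_{\lambda_k}[u](x_k',z_k)$, and the mean value theorem gives $\zeta_k\in(z_k,\lambda_k)$ with $\partial_zw_{\lambda_k}[u](x_k',\zeta_k)>0$. In the limit $\partial_z\tilde w(0,\lambda)\ge0$, while Hopf's lemma gives $\partial_z\tilde w(0,\lambda)<0$.

If $\tilde z=0$, then $\tilde u(0,T)=\tilde w(0,0)=0$ is an interior minimum, so $\tilde u_z(0,T)=0$ and
\[
\partial_z\tilde w(0,0)=-\tilde u_z(0,T)-\tilde u_z(0,0)=-\tilde u_z(0,0)\le0,
\]
while Hopf's lemma gives $\partial_z\tilde w(0,0)>0$. Both cases are impossible, so $\tilde w\equiv0$.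

\emph{Step 3.} By Steps 1 and 2, $\tilde u=u_0$. Its symmetry about $\lambda$ gives $u_0'(\lambda)=0$, so (i) of Proposition~\ref{prop:ode} holds and $\ell\le\lambda$. By \eqref{eq:wbdry}, $u_0'\ge0$ on $[0,\lambda]$, while $u_0'<0$ on $(\ell,2\ell)$. Hence $\ell=\lambda$. The last assertion follows from the strong maximum principle and Step 1.
\end{proof}

\begin{remark}\label{rem:sign}
Lemma~\ref{lem:start} and Steps 1 and 2 above do not use the sign of $f(0)$, and Lemma~\ref{lem:infinite} uses only $f(0)\ne0$. If $f(0)>0$, the solution of \eqref{eq:ivp} is negative near $0$ and cannot belong to $\mathcal T$, so the planes never stop. If $f(0)=0$, that solution is the zero function, which is a nonnegative solution of neither type (a) nor type (b). If $f(0)<0$, the planes may stop, and Lemma~\ref{lem:finite} alone does not exclude a positive solution with $u_0\in\mathcal T$.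
\end{remark}

In view of Lemma~\ref{lem:infinite}, Theorem~\ref{thm:class} is reduced to the statement that $\lambda^*<\infty$ implies $u\equiv u_0$. For the rest of the paper $\lambda=\lambda^*<\infty$, $T=2\lambda$, $\Sigma=\Sigma_\lambda$, $K=K_T$, and
\[
\varphi=u_0',\qquad a(z)=f'(u_0(z)).
\]
The function $a$ is continuous. Since $u_0''=-f(u_0)$ is $C^1$, we have $\varphi\in C^2$, and differentiating the equation and the symmetry $u_0(T-z)=u_0(z)$ gives
\begin{equation}\label{eq:phi}
\begin{gathered}
\varphi''+a\varphi=0,\qquad\varphi(T-z)=-\varphi(z),\qquad\varphi>0\text{ on }(0,\lambda),\\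
\varphi(0)=\varphi(\lambda)=\varphi(T)=0,\qquad\varphi'(0)=b>0 .
\end{gathered}
\end{equation}

\section{A Liouville theorem for the linearized equation}\label{sec:linear}

The following proposition is the general form of Proposition~\ref{prop:model}. Its hypotheses are what survives in the limit of Section~\ref{sec:end}.

\begin{proposition}\label{prop:liouville}
Let $p>N$ and let $V$ be of class $W^{2,p}$ on compact subsets of $\mathbb R^d\times[0,T)$. Assume:
\begin{itemize}
\item[(L1)] $\Delta V+a(z)V=0$ almost everywhere, and $V=0$ on $\{z=0\}$;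
\item[(L2)] $s:=V_z(\cdot,0)\ge0$;
\item[(L3)] $V(x',T-z)\ge V(x',z)$ for $(x',z)\in\Sigma$;
\item[(L4)] $\displaystyle\sup_{y\in\mathbb R^d}\int_{B_1(y)}\int_0^T|V|\,dz\,dx'<\infty$.
\end{itemize}
Then $V\equiv0$.
\end{proposition}

Both sign conditions are needed. By \eqref{eq:phi}, $V=\varphi$ satisfies all hypotheses except (L3), and $V=-\varphi$ satisfies all except (L2). Solutions of (L1) that depend on $z$ alone are multiples of $\varphi$, so for them the proposition is immediate; the proof shows that on large scales in $x'$ every solution behaves like a multiple of $\varphi$.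

As in the model, the starting point is a test function $P_0(z)\eta_R(x')$, which leaves the error $P_0\Delta\eta_R$. To cancel it we add $P_1(z)\Delta\eta_R$ with $P_1''+aP_1=-P_0$. We need $P_1(T)=P_1'(T)=0$, and also $P_1(0)=0$ in order not to disturb the term that contains $s$. These are three conditions for a second order equation, and they can be met only if the right-hand side is orthogonal to $\varphi$. So the component of $P_0$ along $\varphi$ cannot be canceled. It is harmless, however, because it pairs with $V$ to give the nonnegative function $H$ times $\Delta\eta_R$, which the main term absorbs. Each further corrector gains a factor $R^{-2}$.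

\begin{lemma}\label{lem:P}
There are real numbers $\gamma_0,\gamma_1,\dots$ with $\gamma_0>0$ and functions $P_0,P_1,\dots$ in $C^2([0,T])$ such that $P_j(T)=P_j'(T)=0$ for all $j\ge0$ and
\[
P_0''+aP_0=\gamma_0\varphi,\quad P_0(0)=1;\qquad P_j''+aP_j=\gamma_j\varphi-P_{j-1},\quad P_j(0)=0\quad(j\ge1).
\]
\end{lemma}

\begin{proof}
For $h\in C([0,T])$ let $P$ solve $P''+aP=h$, $P(T)=P'(T)=0$. By \eqref{eq:phi},
\[
\int_0^Th\varphi=\int_0^T(\varphi P''-\varphi''P)=\big[\varphi P'-\varphi'P\big]_0^T=b\,P(0).
\]
Let $I=\int_0^T\varphi^2>0$. For $j=0$ take $h=\gamma_0\varphi$ with $\gamma_0=b/I>0$. For $j\ge1$ take $h=\gamma_j\varphi-P_{j-1}$ with $\gamma_j=I^{-1}\int_0^TP_{j-1}\varphi$, so that $\int_0^Th\varphi=0$.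
\end{proof}

The positivity of $\gamma_0$ is where the sign $f(0)<0$ enters the linear argument. In the model, $\gamma_0=1/\pi$ and $P_0=P$.

\begin{proof}[Proof of Proposition~\ref{prop:liouville}]
Since $p>N$, $V$ is $C^1$ on $\mathbb R^d\times[0,T)$ and $s$ is continuous. By (L4), $g(x')=\int_0^T|V|\,dz$ is finite almost everywhere, and Lemma~\ref{lem:weight}(ii) gives
\begin{equation}\label{eq:gbound}
\int g\,\eta_R\,dx'\le CR^d\qquad(R\ge1).
\end{equation}
By the oddness of $\varphi$ about $\lambda$ and (L3), for almost every $x'$,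
\[
H(x'):=-\int_0^T\varphi V\,dz=\int_0^\lambda\varphi(z)\big(V(x',T-z)-V(x',z)\big)\,dz\ge0,
\]
and $H\le g\max|\varphi|$, so $\int H\eta_R<\infty$.

\emph{The test function.} Fix an integer $k\ge0$ with $2k+2>d$ and let
\[
Q(x',z)=\sum_{j=0}^kP_j(z)\,\Delta^j\eta_R(x').
\]
Then $Q(\cdot,0)=\eta_R$. In $\Delta Q+aQ=\sum_{j=0}^k(P_j''+aP_j)\Delta^j\eta_R+\sum_{j=0}^kP_j\Delta^{j+1}\eta_R$ the terms $-P_{j-1}\Delta^j\eta_R$, $1\le j\le k$, of the first sum cancel all terms of the second sum but the last. Hence
\begin{equation}\label{eq:LQ}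
\Delta Q+aQ=\varphi\sum_{j=0}^k\gamma_j\Delta^j\eta_R+P_k\,\Delta^{k+1}\eta_R .
\end{equation}
By Lemma~\ref{lem:weight}(i), all derivatives of $Q$ of order at most $2$ are bounded by $C\eta_R$, and since $P_j(T)=P_j'(T)=0$,
\begin{equation}\label{eq:Qtop}
|Q|\le C(T-z)^2\eta_R,\qquad|Q_z|\le C(T-z)\,\eta_R .
\end{equation}

\emph{Green's formula.} We claim that
\begin{equation}\label{eq:green}
\int\eta_R\,s\,dx'\le\iint_{\mathbb R^d\times(0,T)}V\,(\Delta Q+aQ).
\end{equation}
The function $V$ is not regular up to $\{z=T\}$ and $Q$ does not have compact support, so we cut off in both directions. Let $\chi\in C_c^\infty(\mathbb R^d)$ with $0\le\chi\le1$ and $\chi=1$ on $B_1$, let $\omega\in C^\infty(\mathbb R)$ with $0\le\omega\le1$, $\omega=0$ on $(-\infty,1]$ and $\omega=1$ on $[2,\infty)$, and put $\Xi_r(x',z)=\chi(x'/r)\,\omega(r(T-z))$ for $r\ge\max(1,3/T)$. The function $\Xi_rQ$ is $C^2$ with compact support in $\mathbb R^d\times[0,T)$. Green's formula holds for $V$ on this support, because smooth functions are dense in $W^{2,p}$ of a box and convergence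 in $W^{2,p}$ implies convergence in $C^1$. With (L1) it reads
\[
\iint V\,\big(\Delta(\Xi_rQ)+a\,\Xi_rQ\big)=\int\chi(x'/r)\,\eta_R\,s\,dx' .
\]
Here $\Delta(\Xi_rQ)+a\Xi_rQ=\Xi_r(\Delta Q+aQ)+2\nabla\Xi_r\cdot\nabla Q+Q\Delta\Xi_r$. The derivatives of $\Xi_r$ in $x'$ are bounded. The derivatives $\partial_z\Xi_r$ and $\partial_z^2\Xi_r$ are bounded by $Cr$ and $Cr^2$ and vanish unless $T-z\le2/r$, where \eqref{eq:Qtop} gives $|Q_z|\le Cr^{-1}\eta_R$ and $|Q|\le Cr^{-2}\eta_R$. So the whole expression is bounded by $C\eta_R$ with $C$ independent of $r$, and at each point of $\mathbb R^d\times(0,T)$ it equals $\Delta Q+aQ$ for large $r$. By \eqref{eq:gbound} and dominated convergence the left side tends to $\iint V(\Delta Q+aQ)$. On the right side the integrand is nonnegative by (L2), and Fatou's lemma gives \eqref{eq:green}.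

\emph{Conclusion.} Insert \eqref{eq:LQ} into \eqref{eq:green}:
\[
\int\eta_R\,s\le-\gamma_0\int H\eta_R-\sum_{j=1}^k\gamma_j\int H\,\Delta^j\eta_R+\iint VP_k\,\Delta^{k+1}\eta_R .
\]
Since $H\ge0$, Lemma~\ref{lem:weight}(i) bounds the middle sum by $CR^{-2}\int H\eta_R$. By the same lemma and \eqref{eq:gbound}, the last term is at most $CR^{-2k-2}\int g\eta_R\le CR^{d-2k-2}$. The constants do not depend on $R$, so
\[
e^{-\sqrt2}\int_{B_R}s\le\int\eta_R\,s\le\big(CR^{-2}-\gamma_0\big)\int H\eta_R+CR^{d-2k-2}.
\]
For large $R$ the first term on the right is nonpositive, since $\gamma_0>0$ and $0\le\int H\eta_R<\infty$. Letting $R\to\infty$ gives $\int_{\mathbb R^d}s\le0$, and $s\equiv0$ because $s$ is continuous and nonnegative. Thus $V$ and $\nabla V$ vanish on $\{z=0\}$, and $V\equiv0$ by (UC2).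
\end{proof}

An error that is merely small compared with the volume $R^d$ would show only that the averages of $s$ tend to zero, which a compactly supported $s$ also achieves. This is why the number of correctors grows with the dimension.

\section{Points where the solution is close to the profile}\label{sec:select}

For $\hat u\in\mathcal T$ we measure the distance to $u_0$ by
\[
M[\hat u](x')=\max_{0\le z\le3\lambda/2}|\hat u(x',z)-u_0(z)| ,
\]
a bounded continuous function on $\mathbb R^d$. The height $3\lambda/2$ lies above $\lambda$, so that $M$ controls $w_\lambda$ near the plane of reflection, and below $T$, so that a normalization by $M$ is preserved under limits that are uniform only away from $\{z=T\}$. The next two lemmas show that $M$ controls $\hat u-u_0$ in the rest of the strip as well, qualitatively and then quantitatively.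

\begin{lemma}\label{lem:conv}
If $\hat u_j\in\mathcal T$ and $M[\hat u_j]\to0$ locally uniformly, then $\hat u_j\to u_0$ in $C^2_{\mathrm{loc}}(\overline{\mathbb R^N_+})$.
\end{lemma}

\begin{proof}
Every limit point of $(\hat u_j)$ in the compact set $\mathcal T$ equals $u_0$ for $z\le3\lambda/2$, hence everywhere by (UC1).
\end{proof}

\begin{lemma}\label{lem:control}
Let $\hat u\in\mathcal T$, $\hat w=w_\lambda[\hat u]$ and $\hat M=M[\hat u]$.
\begin{itemize}
\item[(i)] For $0<\rho\le\lambda/2$ we have $\hat w(x',z)\le C_\rho\hat M(x')$ whenever $\rho\le z\le\lambda$.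
\item[(ii)] For $y\in\mathbb R^d$ we have $\displaystyle\int_{B_1(y)}\int_0^\lambda\hat w\,dz\,dx'\le C\int\eta(x'-y)\,\hat M(x')\,dx'$.
\end{itemize}
The constants do not depend on $\hat u$, $x'$ or $y$.
\end{lemma}

\begin{proof}
Recall that $\hat w\ge0$ and $\Delta\hat w+\hat c\hat w=0$ in $\Sigma$ with $|\hat c|\le K$.

(i) Let $\hat v=\hat u-u_0$. By the symmetry of $u_0$, $\hat w(x',z)=\hat v(x',T-z)-\hat v(x',z)$. If $\lambda/2\le z\le\lambda$, both $z$ and $T-z$ are at most $3\lambda/2$, so $\hat w\le2\hat M$. If $\rho\le z<\lambda/2$, divide $[z,\lambda/2]$ by points $z=t_0<\dots<t_J=\lambda/2$ with gaps at most $\rho/8$ and $J\le4\lambda/\rho+1$. The ball of radius $\rho/4$ centered at $(x',t_i)$ contains $(x',t_{i+1})$, and its double lies in $\Sigma$ because $\rho/2<t_i$ and $t_i+\rho/2<\lambda$. Harnack's inequality gives $\hat w(x',z)\le C^J\hat w(x',\lambda/2)\le2C^J\hat M(x')$.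

(ii) The constant in (i) degenerates as $\rho\to0$, so near $z=0$ we use the sign of $\hat w$ and a test function that is convex in $z$. Let $\zeta(x')=\eta(x'-y)$, so $|\Delta\zeta|\le C_1\zeta$. Fix $\rho\le\lambda/4$ with $\rho^2(C_1+K)\le1$, and let $q\in C^\infty([0,\lambda])$ satisfy $q=z^2$ on $[0,\rho]$ and $q=0$ on $[2\rho,\lambda]$. The derivatives of $\hat w$ of order at most $2$ are bounded on $\Sigma$, and $\zeta$ decays exponentially with its derivatives, so we may integrate by parts. There are no boundary terms, since $q$ and $q'$ vanish at $0$ and $\lambda$: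
\[
0=\iint_\Sigma\zeta q\,(\Delta\hat w+\hat c\hat w)=\iint_\Sigma\hat w\,\big(\zeta q''+q\Delta\zeta+\hat cq\zeta\big).
\]
For $z<\rho$ the bracket is at least $(2-z^2(C_1+K))\zeta\ge\zeta$. For $\rho\le z\le2\rho$ it is bounded by $C\zeta$ in absolute value, and for $z>2\rho$ it vanishes. Hence $\iint_{\{z<\rho\}}\zeta\hat w\le C\iint_{\{\rho\le z\le2\rho\}}\zeta\hat w$. Together with (i) this gives $\iint_\Sigma\zeta\hat w\le C\int\zeta\hat M$, and $\zeta\ge e^{-\sqrt2}$ on $B_1(y)$.
\end{proof}

To linearize, we want to divide $u-u_0$ by its size at a point where that size is small. The points $x_k'$ of Lemma~\ref{lem:finite} have $M[u](x_k')\to0$, but $M[u]$ may be much larger nearby than at $x_k'$, and then the quotients are unbounded. We therefore maximize $M[u]$ against a weight $e^{-\kappa|x'-x_k'|}$. At a maximizer the growth is at most $e^{\kappa|\cdot|}$ by construction, but the maximizers may run to places where $M[u]$ is not small. Seen from there, the solution converges to $u_0$ exponentially in one direction, and the next lemma excludes this.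 The reason is visible for separated solutions $e^{-\kappa\tau}g(z)$ of the linearized equation in $\Sigma$ with $g(\lambda)=0$. Here $g''+(a+\kappa^2)g=0$, and comparison with the positive solution $\varphi$, which vanishes at both ends of $(0,\lambda)$, forces $g$ to change sign, whereas $w_\lambda[\hat u]$ is positive.

\begin{lemma}\label{lem:nodecay}
Let $\hat u\in\mathcal T$, $\kappa>0$, $A>0$ and $e\in\mathbb R^d$ with $|e|=1$. If $M[\hat u](x')\le Ae^{\kappa\,e\cdot x'}$ for all $x'$, then $\hat u\equiv u_0$.
\end{lemma}

\begin{proof}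
Suppose that $\hat u\not\equiv u_0$. Then $\hat w=w_\lambda[\hat u]>0$ in $\Sigma$ by Lemma~\ref{lem:finite}, and $\Delta\hat w+\hat c\hat w=0$ with
\[
\hat c(x',z)=\int_0^1f'\big(t\hat u(x',T-z)+(1-t)\hat u(x',z)\big)\,dt .
\]
Write $x'=-\tau e+y$ with $\tau\in\mathbb R$ and $y\perp e$, and let $y_1,\dots,y_{d-1}$ be orthonormal coordinates of $y$; for $d=1$ there is no $y$, and the products over $i$ below equal $1$. Let $\delta=\kappa^2/16$.

\emph{Step 1: there is $\tau_0$ with $|\hat c-a|\le\delta$ on $\Sigma\cap\{\tau\ge\tau_0\}$.} Since $u_0(T-z)=u_0(z)$ and $f'$ is uniformly continuous on compact sets, it suffices to show that $\hat u-u_0\to0$ as $\tau\to\infty$, uniformly in $y$ and in $z\in[0,T]$. Otherwise there are $\epsilon>0$, $z_j\in[0,T]$ and $\xi_j$ with $e\cdot\xi_j\to-\infty$ such that $|\hat u(\xi_j,z_j)-u_0(z_j)|\ge\epsilon$. But $M[\hat u](x'+\xi_j)\le Ae^{\kappa e\cdot x'}e^{\kappa e\cdot\xi_j}\to0$ locally uniformly, so $\hat u(\cdot+\xi_j,\cdot)\to u_0$ by Lemma~\ref{lem:conv}, a contradiction.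

\emph{Step 2: reduction to an inequality in $\mathbb R^d$.} Let $g$ solve $g''+(a+\delta)g=0$, $g(\lambda)=0$, $g'(\lambda)=-1$. Then $g>0$ just below $\lambda$, and $g$ has a zero in $(0,\lambda)$. Indeed, otherwise $g>0$ on $(0,\lambda)$, and \eqref{eq:phi} gives
\[
0<\delta\int_0^\lambda g\varphi=\int_0^\lambda(g\varphi''-\varphi g'')=\big[g\varphi'-\varphi g'\big]_0^\lambda=-b\,g(0)\le0 .
\]
Let $z_0$ be the largest zero of $g$ in $(0,\lambda)$. Then $g>0$ on $(z_0,\lambda)$ and $g'(z_0)\ge0$. The function $h(x')=\int_{z_0}^\lambda g\hat w\,dz$ is positive and $C^2$. Using $\Delta'\hat w=-\hat w_{zz}-\hat c\hat w$ and integrating by parts twice in $z$, with $g(z_0)=g(\lambda)=0$ and $\hat w(\cdot,\lambda)=0$, we obtain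
\[
\Delta h=\int_{z_0}^\lambda(a+\delta-\hat c)\,g\hat w\,dz-g'(z_0)\,\hat w(x',z_0)\le2\delta h\qquad\text{for }\tau\ge\tau_0 .
\]

\emph{Step 3: lower bound.} Choose $\beta>0$ with $(d-1)\beta^2\le\kappa^2/8$, and for $0<\sigma<1$ let
\[
p_\sigma=\big(e^{-\kappa(\tau-\tau_0)/2}-\sigma e^{\kappa(\tau-\tau_0)/2}\big)\prod_{i=1}^{d-1}\cos(\beta y_i).
\]
Let $E_\sigma$ be the box where $0<\kappa(\tau-\tau_0)<\log(1/\sigma)$ and $|y_i|<\pi/(2\beta)$ for all $i$. In $E_\sigma$ we have $p_\sigma>0$ and $\Delta p_\sigma=(\kappa^2/4-(d-1)\beta^2)p_\sigma\ge2\delta p_\sigma$. Let $\epsilon_0>0$ be the minimum of $h$ on the compact set $\{\tau=\tau_0,\ |y_i|\le\pi/(2\beta)\}$, and let $Z=h-\epsilon_0p_\sigma$. Then $\Delta Z\le2\delta Z$ in $E_\sigma$. On the face $\tau=\tau_0$ we have $Z\ge0$ because $p_\sigma\le1$, and on the other faces because $p_\sigma=0$. At a negative interior minimum we would have $\Delta Z\ge0>2\delta Z$, so $Z\ge0$ in $E_\sigma$. Letting $\sigma\to0$ at $y=0$ gives $h(-\tau e)\ge\epsilon_0e^{-\kappa(\tau-\tau_0)/2}$ for $\tau>\tau_0$.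

\emph{Step 4: upper bound.} Lemma~\ref{lem:control}(i) with $\rho=\min(z_0,\lambda/2)$ and the hypothesis give $h(-\tau e)\le CM[\hat u](-\tau e)\le CAe^{-\kappa\tau}$. This contradicts Step 3 as $\tau\to\infty$.
\end{proof}

\begin{lemma}\label{lem:select}
Suppose that $u\not\equiv u_0$ and let $M=M[u]$. For all $\kappa,\varepsilon>0$ there is $y\in\mathbb R^d$ with $0<M(y)<\varepsilon$ and $M(x')\le M(y)\,e^{\kappa|x'-y|}$ for all $x'$.
\end{lemma}

\begin{proof}
By (UC1), $M\not\equiv0$. Let $x_k'$ be as in Lemma~\ref{lem:finite}. Since $M$ is bounded and continuous, $M(x')e^{-\kappa|x'-x_k'|}$ attains a positive maximum at some $y_k$. Then $M(y_k)>0$ and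
\begin{equation}\label{eq:maximizer}
M(x')\le M(y_k)\,e^{\kappa(|x'-x_k'|-|y_k-x_k'|)}\le M(y_k)\,e^{\kappa|x'-y_k|}\qquad(x'\in\mathbb R^d).
\end{equation}
If $M(y_k)<\varepsilon$ for some $k$, we take $y=y_k$. Suppose instead that $M(y_k)\ge\varepsilon$ for all $k$. Since $M(x_k'+\cdot)\to0$ locally uniformly, $r_k:=|y_k-x_k'|\to\infty$. Along a subsequence, $u(\cdot+y_k,\cdot)\to\hat u\in\mathcal T$ and $e_k:=(y_k-x_k')/r_k\to e$ with $|e|=1$. For fixed $x'$,
\[
|x'+r_ke_k|-r_k=\frac{2r_k\,e_k\cdot x'+|x'|^2}{|x'+r_ke_k|+r_k}\longrightarrow e\cdot x' .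
\]
Replacing $x'$ by $y_k+x'$ in the first inequality of \eqref{eq:maximizer} and letting $k\to\infty$, we get $M[\hat u](x')\le M[\hat u](0)\,e^{\kappa e\cdot x'}$ and $M[\hat u](0)\ge\varepsilon$. The first inequality gives $\hat u\equiv u_0$ by Lemma~\ref{lem:nodecay}, which contradicts the second.
\end{proof}

\section{End of the proof of Theorem~\ref{thm:class}}\label{sec:end}

It remains to show that $u\equiv u_0$. Suppose not. For $n\ge2$ let $y_n$ be given by Lemma~\ref{lem:select} with $\kappa=\varepsilon=1/n$, and put
\[
m_n=M[u](y_n),\qquad u_n=u(\cdot+y_n,\cdot),\qquad v_n=\frac{u_n-u_0}{m_n},\qquad w_n=\frac{w_\lambda[u_n]}{m_n}.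
\]
Then $0<m_n<1/n$ and $M[u_n](x')\le m_ne^{|x'|/n}$, that is,
\begin{equation}\label{eq:vn}
|v_n(x',z)|\le e^{|x'|/n}\ \text{ for }0\le z\le\tfrac{3\lambda}2,\qquad\max_{0\le z\le3\lambda/2}|v_n(0,z)|=1 .
\end{equation}
By Lemma~\ref{lem:conv}, $u_n\to u_0$ in $C^2_{\mathrm{loc}}$. By \eqref{eq:diff}, $\Delta v_n+c_nv_n=0$ with $c_n=\int_0^1f'(tu_n+(1-t)u_0)\,dt$; we have $|c_n|\le K$ for $z\le T$, and $c_n\to a$ locally uniformly because $f'$ is continuous. Moreover $v_n(\cdot,0)=0$, and the two sign conditions hold for each $n$: since $u_0'(0)=0$ and $u_0(T-z)=u_0(z)$,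
\begin{equation}\label{eq:signs}
\partial_zv_n(\cdot,0)=\frac{\partial_zu_n(\cdot,0)}{m_n}\ge0,\qquad v_n(x',T-z)-v_n(x',z)=w_n(x',z)\ge0\ \text{ in }\Sigma .
\end{equation}

\emph{Bounds.} Lemma~\ref{lem:control}(i) gives $w_n\le C_\rho e^{|x'|/n}$ for $\rho\le z\le\lambda$. Writing $v_n(x',T-z)=w_n(x',z)+v_n(x',z)$ and using \eqref{eq:vn}, we get
\begin{equation}\label{eq:vnsup}
|v_n(x',z)|\le(C_\rho+1)\,e^{|x'|/n}\qquad\text{for }0\le z\le T-\rho .
\end{equation}
Lemma~\ref{lem:control}(ii), the bound $\eta(x'-y)\le e^{-|x'-y|}$ and $|x'|/n\le|y|/n+|x'-y|/2$ give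
\[
\int_{B_1(y)}\int_0^\lambda w_n\,dz\,dx'\le C\int e^{-|x'-y|}e^{|x'|/n}\,dx'\le Ce^{|y|/n}\int e^{-|x'|/2}\,dx' .
\]
Since $\int_0^T|v_n|\,dz\le\int_0^\lambda(2|v_n|+w_n)\,dz$, this and \eqref{eq:vn} yield
\begin{equation}\label{eq:vnL1}
\int_{B_1(y)}\int_0^T|v_n|\,dz\,dx'\le C\,e^{|y|/n},
\end{equation}
with $C$ independent of $n\ge2$ and $y$.

\emph{The limit.} Fix $p>N$. By \eqref{eq:vnsup} and $|\Delta v_n|\le K|v_n|$, the estimate \eqref{eq:Lp} on small balls and half-balls below $\{z=T\}$ bounds $(v_n)$ in $W^{2,p}$, hence in $C^{1,1-N/p}$, on every compact subset of $\mathbb R^d\times[0,T)$. A diagonal subsequence converges on each such subset, in $C^1$ and weakly in $W^{2,p}$, to a function $V$. Since $\Delta v_n\to\Delta V$ weakly in $L^p$ and $c_nv_n\to aV$ uniformly on compact subsets, $V$ satisfies (L1). The inequalities \eqref{eq:signs} pass to the limit and give (L2) and (L3). For fixed $y$, Fatou's lemma and \eqref{eq:vnL1} give $\int_{B_1(y)}\int_0^T|V|\le C\lim_ne^{|y|/n}=C$, which is (L4); this is where the rates $\kappa=1/n\to0$ are needed.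 Proposition~\ref{prop:liouville} gives $V\equiv0$. On the other hand, $v_n(0,\cdot)\to V(0,\cdot)$ uniformly on $[0,3\lambda/2]$, so \eqref{eq:vn} gives $\max_{0\le z\le3\lambda/2}|V(0,z)|=1$. This contradiction shows that $u\equiv u_0$, which is case (b) by Lemma~\ref{lem:finite}. Together with Lemma~\ref{lem:infinite} and Section~\ref{sec:ode}, this proves Theorem~\ref{thm:class}, and with it Theorem~\ref{thm:positive}. \qed

\begin{remark}\label{rem:hyp}
Boundedness on strips is used for the compactness of $\mathcal T$, for the start of the moving planes, and for the existence of the maximizers in Lemma~\ref{lem:select}; no bound as $z\to\infty$ is needed. Continuity of $f'$, beyond the Lipschitz bound, is used to define the linearized equation and to obtain $\hat c\to a$ in Lemma~\ref{lem:nodecay} and $c_n\to a$ above. For $f(0)<0$, strict positivity of $u$ serves only to exclude case (b).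
\end{remark}

\begin{thebibliography}{1}

\bibitem{Aronszajn}
Aronszajn, 1957.

\end{thebibliography}
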